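# A countable relation below $\ell^1$ that does not reduce to $E_0$

## Borel reductions, $\ell^1$, $E_0$, and actions of countable groups

We work with equivalence relations on Polish spaces. A Borel subset of a Polish space carries a finer Polish topology with the same Borel sets, so everything below also applies to relations on Borel subsets. A space of this kind, remembered only with its Borel sets, is called standard Borel. For a relation $E$ and a Borel set $Y$, write $E|Y$ for the restriction of $E$ to $Y$ and $[Y]_E$ for the union of the $E$-classes that meet $Y$.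

**Definition (Borel reducibility).** For equivalence relations $E$ on $X$ and $F$ on $Y$, write $E\le_B F$ if there is a Borel map $f:X\to Y$ with $x_1Ex_2\iff f(x_1)Ff(x_2)$ for all $x_1,x_2\in X$. Such an $f$ is a reduction. Write $E\sim_BF$ if $E\le_BF$ and $F\le_BE$.

**Definition ($\ell^1$ and $E_0$).** On $\mathbb R^\omega$, put $(x_n)\,\ell^1\,(y_n)\iff\sum_n|x_n-y_n|<\infty$. On $2^{\mathbb N}$, put $x\,E_0\,y\iff\exists m\,\forall n\ge m\ (x(n)=y(n))$.

*Example.* The inclusion $2^{\mathbb N}\subset\mathbb R^\omega$ reduces $E_0$ to $\ell^1$: for $0$–$1$ sequences, $\sum|x(n)-y(n)|$ counts the places of disagreement. So $E_0\le_B\ell^1$.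

We also write $\ell^1$ for the Banach space of summable sequences and $\|\cdot\|_1$ for its norm, with value $\infty$ allowed on $\mathbb R^\omega$. If the coordinates are indexed by another countable set, we list them in any order. The terms are nonnegative, so the order does not matter.

**Definition (countable, essentially countable).** An equivalence relation is countable if all its classes are countable; CBER abbreviates countable Borel equivalence relation. A relation $E$ is essentially countable if $E\le_BF$ for some CBER $F$.

*Example.* $E_0$ is a CBER: a class is obtained by finitely many changes to one sequence. The relation "same first coordinate" on $\mathbb R^2$ has uncountable classes, but it is essentially countable, since it reduces to equality on $\mathbb R$ by projection.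

**Definition (hyperfinite).** A CBER is hyperfinite if it is an increasing union of Borel equivalence relations with finite classes.

*Example.* $E_0=\bigcup_nF_n$, where $xF_ny$ means $x(i)=y(i)$ for all $i\ge n$; each $F_n$-class has $2^n$ elements.

**Definition (actions).** A countable group $\Gamma$ acts in a Borel way on a standard Borel space $X$ if each $\gamma$ acts by a Borel map. Its orbit equivalence relation $E_\Gamma^X$ is then a CBER. The action is free if $\gamma x=x$ implies $\gamma=1$. It is p.m.p. (probability measure preserving) for $\mu$ if $\mu$ is a probability measure with $\mu(\gamma A)=\mu(A)$. If $\Gamma=N_0\supset N_1\supset\cdots$ are normal subgroups of finite index, the inverse limit $X=\varprojlim\Gamma/N_k$ is the set of sequences $x=(x_k)$ with $x_k\in\Gamma/N_k$ such that $x_{k+1}$ maps to $x_k$. It is a compact metrizable group. $\Gamma$ acts on it by left translation, and this action preserves Haar measure.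

*Example.* $\Gamma=\mathbb Z$, $N_k=2^k\mathbb Z$: here $X$ is the group of $2$-adic integers and $1\in\mathbb Z$ acts by $x\mapsto x+1$ (the odometer). Since $\bigcap 2^k\mathbb Z=\{0\}$, the action is free.

**Definition (amenable).** A countable group $\Gamma$ is amenable if for every finite $D\subset\Gamma$ and $\varepsilon>0$ there is a finitely supported probability measure $\lambda$ on $\Gamma$ with $\sum_\gamma|\lambda(\gamma)-\lambda(\gamma g^{-1})|<\varepsilon$ for all $g\in D$. (This is Reiter's condition.)

*Example.* For $\mathbb Z$ take $\lambda$ uniform on $\{1,\dots,N\}$: the sum for $g$ is at most $2|g|/N$. The free group $\mathbb F_2$ is not amenable (Lemma 8 below).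

**Definition (strongly ergodic).** A p.m.p. action of $\Gamma$ on $(Z,\mu)$ is strongly ergodic if, for all sequences of measurable sets $A_j$ with $\mu(A_j\triangle\gamma A_j)\to0$ for every $\gamma\in\Gamma$, we have $\mu(A_j)(1-\mu(A_j))\to0$.

*Example.* The odometer is not strongly ergodic. Let $A_j=\{x:x_j\in\{0,\dots,2^{j-1}-1\}\}$ for $j\ge 1$. Then $\mu(A_j)=\frac12$ and $\mu(A_j\triangle(1+A_j))=2/2^j\to0$, hence $\mu(A_j\triangle(m+A_j))\le 2|m|/2^j\to0$ for every $m$. Proposition 12 gives a strongly ergodic action.

**Textbook facts.** A Borel set has the Baire property; if it is not meager, it is comeager in some nonempty open set. *Kuratowski–Ulam:* a Borel set in a product of two Polish spaces is comeager iff comeagerly many of its sections are comeager. If $A\subset X\times Y$ is Borel, then $\{x: A_x\text{ is comeager}\}$ is Borel. *Lusin–Novikov:* a Borel set $P\subset X\times Y$ whose sections $P_x$ are all countable is a countable union of graphs of Borel functions defined on Borel subsets of $X$; in particular it has a Borel uniformization, defined on its (Borel) projection to $X$.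

## A proposed dichotomy below $\ell^1$, and the answer

A theorem of Hjorth says: if $E$ is an equivalence relation on a Polish space with $E\le_B\ell^1$, then either $E\sim_B\ell^1$ or $E$ is essentially countable. The countable relation that one sees at once below $\ell^1$ is $E_0$. The problem is whether the second alternative can be sharpened accordingly: *is it true that every $E\le_B\ell^1$ satisfies $E\sim_B\ell^1$ or $E\le_BE_0$?*

The answer is no.

**Theorem 1.** There are a compact metrizable space $X$ and a CBER $E$ on $X$ with $E\le_B\ell^1$ via a continuous reduction, $E\not\sim_B\ell^1$ and $E\not\le_BE_0$. Moreover $X$ carries an $E$-invariant Borel probability measure $\mu$ such that $E|Y\not\le_BE_0$ for every Borel $Y$ with $\mu(Y)>0$.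

The relation $E$ is the orbit relation of a free p.m.p. action of $\mathbb F_2$ on an inverse limit of finite quotients of $\mathbb F_2$. Three further results help to locate the countable relations below $\ell^1$.

**Theorem 2.** Every orbit equivalence relation of a Borel action of a countable amenable group on a standard Borel space is $\le_B\ell^1$.

**Theorem 3.** Let a countable group $\Gamma$ act in a Borel, measure-preserving and strongly ergodic way on a standard probability space $(Z,\mu)$. If $f:Z\to\mathbb R^\omega$ is Borel with $f(\gamma z)\,\ell^1\,f(z)$ for all $\gamma,z$, then $f$ maps $\mu$-a.e. point into one $\ell^1$-class. Consequently, if $\mu$ is nonatomic, then $E_\Gamma^Z$, and every equivalence relation $E\supset E_\Gamma^Z$ on $Z$ with countable classes, is $\not\le_B\ell^1$.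

**Corollary 4.** There is an $\ell^1$-invariant $F_\sigma$ set $Z\subset\mathbb R^\omega$ such that the orbit equivalence relation of the abelian Polish group $\ell^1$ acting on $Z$ by translation is essentially countable but not $\le_BE_0$.

Proposition 12 applies Theorem 3 to the free part of the shift $\mathbb F_2\curvearrowright2^{\mathbb F_2}$, whose orbit relation is therefore $\not\le_B\ell^1$. So the second alternative in Hjorth's theorem is neither "$\le_BE_0$" nor "an arbitrary CBER".

## The odometer in $\ell^1$, by hand

Before $\mathbb F_2$, try $\mathbb Z$. Let $X=\varprojlim\mathbb Z/2^k$ and place $\mathbb Z/2^k$ on a circle: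
$$f(x)=\bigl(\cos(2\pi x_k/2^k),\ \sin(2\pi x_k/2^k)\bigr)_{k\ge0}.$$
Given $x,y$, let $m_k\in(-2^{k-1},2^{k-1}]$ be the integer of that range congruent to $y_k-x_k$ mod $2^k$. The chord between the $k$-th points has length $2|\sin(\pi m_k/2^k)|$, and $2|t|\le|\sin\pi t|\le\pi|t|$ for $|t|\le\frac12$. The $\ell^1$-length of a vector in $\mathbb R^2$ is between its Euclidean length and $\sqrt2$ times that length. So the $k$-th contribution to $\|f(x)-f(y)\|_1$ lies between $4|m_k|/2^k$ and $2\sqrt2\,\pi|m_k|/2^k$.

If $y=x+m$, then $|m_k|\le|m|$ and the sum is at most $2\sqrt2\,\pi|m|\sum2^{-k}<\infty$. Conversely, if the sum is finite, then $|m_k|<2^k/8$ for all $k\ge K$. Since $m_{k+1}\equiv m_k$ mod $2^k$ and $|m_{k+1}-m_k|<2^k/8+2^{k+1}/8<2^k$, we get $m_{k+1}=m_k$. So $m_k=m$ is constant for $k\ge K$, and $y=x+m$. Thus $f$ reduces the orbit relation of the odometer to $\ell^1$.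

The pattern of this argument will return. Two points in the same orbit are at bounded distance in the $k$-th quotient, so a weight $2^{-k}$ makes the sum finite. Conversely, a finite sum forces *short* group elements $m_k$ at every level; short elements that agree modulo $N_k$ are equal.

Reiter's condition in the positive direction explains why $\mathbb Z$ will not answer the question: we shall detect $\not\le_BE_0$ through non-amenability. So we want the same pattern for $\mathbb F_2$.

## Two attempts that break down

**Attempt at a proof of the dichotomy.** Imitate the filtration of $E_0$. Put $xR_ny\iff\sum_{i\ge n}|x_i-y_i|\le1$. The $R_n$ increase and their union is $\ell^1$, as for $E_0$. But $R_n$ is not transitive, and its transitive closure on $\mathbb R^\omega$ is all of $\ell^1$: if $\|x-y\|_1<\infty$, go from $x$ to $y$ along the segment in finitely many steps of $\ell^1$-length at most $1$. The finite pieces of $E_0$ have no analogue of this kind.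

**Attempt at a counterexample.** Take any decreasing $N_k\lhd\mathbb F_2$ of finite index with $\bigcap_kN_k=\{1\}$, put $Q_k=\mathbb F_2/N_k$, choose weights $\varepsilon_k>0$, and record $x_k$ by its indicator: $f(x)=(\varepsilon_k\delta_{x_k})_k\in\prod_k\mathbb R^{Q_k}$. Then $\|f(x)-f(y)\|_1=\sum_{k:\,x_k\ne y_k}2\varepsilon_k$. If $\gamma\ne1$, then $\gamma x_k\ne x_k$ for all large $k$, since $\gamma\notin N_k$. So $f(\gamma x)\,\ell^1\,f(x)$ forces $\sum\varepsilon_k<\infty$. But then *all* pairs $x,y$ have $\|f(x)-f(y)\|_1\le2\sum\varepsilon_k<\infty$, and the whole image lies in one class. Indicators do not see how far $\gamma$ moves $x_k$, and the circle did.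

So we need maps $\varphi_k$ from finite quotients into finite-dimensional $\ell^1$-spaces such that, with a scale $r_k\to\infty$ fast,

- moving a point by $\gamma$ changes $\varphi_k$ by at most $|\gamma|$;
- if the values of $\varphi_k$ at two points are at distance $h<r_k$, then an element of length at most $h$ moves one point to the other.

For the infinite group itself there is such a map. The Cayley graph of $\mathbb F_2$, with $g$ joined to $sg$ for $s\in\{a,b\}$, is a tree. Send $g$ to the indicator $\varphi(g)$ of the edge set of the geodesic from $1$ to $g$. The edge sets for $g$ and $\gamma g$ differ exactly in the edges of the geodesic from $g$ to $\gamma g$, so $\|\varphi(g)-\varphi(\gamma g)\|_1=|\gamma|$. In a finite quotient $Q_k$ this breaks: there are many paths from $1$ to a vertex, and they use different edges.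

The way past this is to count the edges used *modulo $2$*, and to pass to the next quotient $Q_{k+1}$, chosen so that this parity vector becomes well defined *there*. The parity vector of a path in $Q_k$ with few odd edges cannot contain a circuit, because circuits in $Q_k$ are long. So at small scale it is again the edge set of a simple path, as in the tree.

## The tower of parity covers of $\mathbb F_2$

Let $\Gamma=\mathbb F_2$ be free on $\{a,b\}$, with word length $|\cdot|$. Words act from right to left.

**Step 1: the recursion for $N_k$.** *We define the quotients so that parity of edge use becomes well defined one level up.* Put $N_0=\Gamma$. Given $N_k$, normal of finite index, let $Q_k=\Gamma/N_k$ with $\Gamma$ acting by left multiplication; by normality every point has stabilizer $N_k$. Let $C_k$ be the finite labelled multigraph with vertex set $Q_k$ and edge set $\mathcal E_k=Q_k\times\{a,b\}$, where $(q,s)$ joins $q$ to $sq$. Loops and parallel edges are allowed. From a vertex $q$, the letter $s$ leads along the edge $(q,s)$ to $sq$, and the letter $s^{-1}$ leads along $(s^{-1}q,s)$ backwards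 to $s^{-1}q$.

Let the generator $s$ act on the finite set $Q_k\times(\mathbb Z/2)^{\mathcal E_k}$ by
$$(q,v)\mapsto(sq,\ v+1_{(q,s)}),\qquad\text{with inverse }(q,v)\mapsto(s^{-1}q,\ v+1_{(s^{-1}q,s)}).$$
Since $\Gamma$ is free, this defines an action of $\Gamma$. Each generator commutes with translations in $v$, so we may write $\gamma(q,v)=(\gamma q,\ v+c_k(\gamma,q))$. The vector $c_k(\gamma,q)$ is the indicator of the edges traversed an odd number of times by the path from $q$ that follows any word for $\gamma$. Applying $\gamma'$ and then $\gamma$, and choosing a shortest word, we get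
$$c_k(\gamma\gamma',q)=c_k(\gamma',q)+c_k(\gamma,\gamma'q),\qquad|\mathrm{supp}\,c_k(\gamma,q)|\le|\gamma|.\tag{1}$$
Let $N_{k+1}$ be the kernel of this action. It is normal of finite index, and $N_{k+1}\subset N_k$. An element $n$ is in $N_{k+1}$ iff $n\in N_k$ and $c_k(n,q)=0$ for all $q$. One $q$ is enough: right translation $q\mapsto qg$ maps the edge $(q,s)$ to $(qg,s)$, so it is a label-preserving automorphism of $C_k$ and carries the path of $n$ from $q$ to the path of $n$ from $qg$. Hence, for any single $q\in Q_k$,
$$N_{k+1}=\{n\in N_k:\ c_k(n,q)=0\}.\tag{2}$$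

*The first levels.* $Q_0$ is one point, and $C_0$ has two loops, labelled $a$ and $b$. The vector $c_0(\gamma,1)$ records the parities of the numbers of letters $a^{\pm1}$ and $b^{\pm1}$. So $N_1$ consists of the elements for which both are even, and $Q_1=(\mathbb Z/2)^2$. The graph $C_1$ has $4$ vertices and $8$ edges: $q$ and $aq$ are joined by the two edges $(q,a)$ and $(aq,a)$, and similarly for $b$. The element $a^2\in N_1$ uses the two different edges $(1,a),(a,a)$ once each, so $a^2\notin N_2$; but $a^4$ uses each twice, so $a^4\in N_2$. The commutator $aba^{-1}b^{-1}\in N_1$ runs from $1$ through the edges $(b,b),(ab,a),(ab,b),(a,a)$ in this order. They are distinct, so the commutator is not in $N_2$.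

**Step 2: short elements disappear.** *We need a scale $r_k$ that grows exponentially.* Let $r_k=\min\{|w|:w\in N_k\setminus\{1\}\}$; this makes sense since $N_k$ has finite index in an infinite group. Clearly $r_0=1$.

**Lemma 5.** $r_{k+1}\ge2r_k$. Hence $r_k\ge2^k$ and $\bigcap_kN_k=\{1\}$.

*Proof.* Let $w=s_n\cdots s_1$ be a nonempty reduced word for an element of $N_{k+1}$. Its path $v_0=1,\ v_i=s_iv_{i-1}$ in $C_k$ is closed, $v_n=v_0$, and by (2) it traverses every edge an even number of times. So every edge that it uses is used at least twice. It remains to find $r_k$ distinct edges on it.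

Choose $i<j$ with $v_i=v_j$ and $j-i$ minimal; such pairs exist, since $v_0=v_n$. The word $u=s_j\cdots s_{i+1}$ is nonempty and reduced, and it fixes $v_i$. So $u$ is a nontrivial element of the stabilizer $N_k$, and $j-i\ge r_k$. By minimality the vertices $v_i,\dots,v_{j-1}$ are distinct. We claim that the $j-i$ edges of this subpath are distinct. If $j-i=1$ there is one edge. If $j-i\ge3$, the edges join the pairs of cyclically consecutive vertices among $j-i\ge3$ distinct ones, and these pairs are different. If $j-i=2$, both edges join $v_i$ to $v_{i+1}\ne v_i$. If they were the same edge, it would be traversed first one way and then back, so $s_{i+2}=s_{i+1}^{-1}$, contrary to reducedness. So the path uses at least $j-i\ge r_k$ edges, each at least twice, and $|w|\ge2r_k$. An element of $\bigcap_kN_k$ other than $1$ would have length at least $2^k$ for all $k$. $\square$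

*Remark.* In fact $r_k=2^k$. By induction $a$ has order $2^k$ in $Q_k$: if so, the path of $a^j$ from $1$ in $C_k$ runs around the $2^k$ distinct edges $(a^i,a)$, and it is closed with even use of each edge iff $2^{k+1}\mid j$. So $a^{2^k}\in N_k\setminus\{1\}$. In particular $|Q_k|\ge2^k$.

**Step 3: the maps $\varphi_k$.** *We turn parity of edge use into a function on $Q_{k+1}$ that changes by at most $|\gamma|$ under $\gamma$.* Define
$$\varphi_k:Q_{k+1}\to\{0,1\}^{\mathcal E_k},\qquad\varphi_k(gN_{k+1})=c_k(g,1_{Q_k}).$$
It is well defined: for $n\in N_{k+1}$, (1) and (2) give $c_k(gn,1)=c_k(n,1)+c_k(g,n1)=0+c_k(g,1)$. For $q\in Q_{k+1}$ let $\bar q$ be its image in $Q_k$. With $q=gN_{k+1}$, (1) gives $c_k(\gamma g,1)=c_k(g,1)+c_k(\gamma,\bar q)$, that is,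
$$\varphi_k(\gamma q)=\varphi_k(q)+c_k(\gamma,\bar q)\pmod2.$$
Let $h_k(q,q')$ be the Hamming distance of $\varphi_k(q)$ and $\varphi_k(q')$. Then
$$h_k(q,\gamma q)=|\mathrm{supp}\,c_k(\gamma,\bar q)|\le|\gamma|.\tag{3}$$

**Step 4: small Hamming distance comes from a short element.** *This is the converse to (3) below the scale $r_k$.*

**Lemma 6.** Let $q,q'\in Q_{k+1}$ with $h=h_k(q,q')<r_k$. Then there is $\delta\in\Gamma$ with $|\delta|\le h$ and $\delta q=q'$.

*Proof.* Write $q'=\gamma q$ with some $\gamma$, possibly very long, and let $p=\bar q$. Let $O=\mathrm{supp}\,c_k(\gamma,p)$, viewed as a subgraph of $C_k$. By (3) it has $h$ edges.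

*$O$ is a forest.* Suppose $O$ contains a circuit, with distinct vertices and distinct edges; loops and pairs of parallel edges count as circuits. Its length is some $m$ with $1\le m\le h$. Read the labels along it: a word of length $m$. This word is reduced, because a letter followed by its inverse would retrace the edge just traversed, while the edges are distinct. So it is a nontrivial element of length $m\le h<r_k$ that fixes a vertex, hence lies in $N_k$. This contradicts the definition of $r_k$.

*Degrees.* $O$ is the mod $2$ sum of the edges of a path from $p$ to $\gamma p$. Each traversed edge changes the degree parity at its two ends. So all degrees in $O$ are even if $\gamma p=p$; otherwise exactly $p$ and $\gamma p$ have odd degree.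

*The word $\delta$.* A finite tree with an edge has at least two leaves, and a leaf has odd degree $1$. If $\gamma p=p$, there are therefore no edges: $O=\emptyset$, and we put $\delta=1$. If $\gamma p\ne p$, then $O\neq\emptyset$, and every component with an edge has at least two leaves among $p,\gamma p$. So there is exactly one such component, a tree whose only leaves are $p$ and $\gamma p$. A tree with $V$ vertices has degree sum $2(V-1)$; two leaves contribute $2$ and the other $V-2$ vertices at least $2$ each, so each of these has degree exactly $2$. The tree is a simple path from $p$ to $\gamma p$. Let $\delta$ be the word read along it; then $|\delta|\le h$. In both cases $\delta p=\gamma p$, and each edge of $O$ is used once, so $c_k(\delta,p)=1_O=c_k(\gamma,p)$.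

*$\delta$ works one level up.* Let $n=\delta^{-1}\gamma$. Then $np=p$, so $n\in N_k$. From (1), $0=c_k(1,p)=c_k(\delta,p)+c_k(\delta^{-1},\delta p)$, so $c_k(\delta^{-1},\delta p)=c_k(\delta,p)$ mod $2$. As $\gamma p=\delta p$, (1) gives
$$c_k(n,p)=c_k(\gamma,p)+c_k(\delta^{-1},\delta p)=c_k(\gamma,p)+c_k(\delta,p)=0.$$
By (2), $n\in N_{k+1}$. So $nq=q$, that is, $\delta q=\gamma q=q'$. $\square$

The commutator of Step 1 shows what the bound $h<r_k$ excludes. For $k=1$, its odd edges form a circuit of length $4\ge r_1=2$. There $\gamma p=p$ and $O\ne\emptyset$, and the argument that $\delta=1$ works fails, rightly, since $\gamma\notin N_2$.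

## The continuous reduction of $E$ to $\ell^1$

Let $X=\varprojlim Q_k$ with Haar probability measure $\mu$, let $\Gamma$ act by left translation, and let $E$ be the orbit equivalence relation. The action preserves $\mu$. It is free: $\gamma x=x$ implies $\gamma\in N_k$ for all $k$, so $\gamma=1$ by Lemma 5. $E$ is the union of the countably many closed graphs of the $\gamma\in\Gamma$, so it is a CBER. Every Borel probability measure that is $\Gamma$-invariant is $E$-invariant, so $\mu$ is. Define
$$f:X\to\prod_k\mathbb R^{\mathcal E_k}\cong\mathbb R^\omega,\qquad f(x)=\bigl(r_k^{-1}\varphi_k(x_{k+1})\bigr)_k.$$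
Each block depends on $x_{k+1}$ only, so $f$ is continuous, and
$$\|f(x)-f(y)\|_1=\sum_k\frac{h_k(x_{k+1},y_{k+1})}{r_k}\in[0,\infty].\tag{4}$$

**Proposition 7.** $x\,E\,y\iff f(x)\,\ell^1\,f(y)$.

*Proof.* If $y=\gamma x$, then by (3) and Lemma 5 the sum (4) is at most $|\gamma|\sum_k2^{-k}<\infty$.

Conversely, suppose that (4) is finite. We follow the odometer. Its terms tend to $0$, so there is $K$ with $h_k(x_{k+1},y_{k+1})<r_k/4$ for all $k\ge K$. Lemma 6 gives $\delta_k$ with
$$|\delta_k|<r_k/4,\qquad\delta_kx_{k+1}=y_{k+1}\qquad(k\ge K).$$
Now compare consecutive levels. Projecting $\delta_{k+1}x_{k+2}=y_{k+2}$ to $Q_{k+1}$ gives $\delta_{k+1}x_{k+1}=y_{k+1}=\delta_kx_{k+1}$. So $\delta_k^{-1}\delta_{k+1}$ fixes a point of $Q_{k+1}$, hence lies in $N_{k+1}$. Its length is less than $r_k/4+r_{k+1}/4<r_{k+1}$. By the definition of $r_{k+1}$ it is $1$, so $\delta_{k+1}=\delta_k$. Thus $\delta_k=\delta$ is constant for $k\ge K$, and $\delta x_{k+1}=y_{k+1}$ for all $k\ge K$. The lower coordinates are determined by these, so $\delta x=y$. $\square$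

## $E|Y\not\le_BE_0$ on every set of positive measure

The obstruction is that $\mathbb F_2$ has no almost invariant probability measures. We prove the exact form that we need.

**Lemma 8.** Let $p\ge0$ be a function on $\mathbb F_2$ with $\sum_\gamma p(\gamma)=1$. Then $\sum_\gamma|p(\gamma s)-p(\gamma)|\ge\frac12$ for $s=a$ or $s=b$. Also $\sum_\gamma|p(s^{-1}\gamma)-p(\gamma)|\ge\frac12$ for $s=a$ or $s=b$.

*Proof.* For a letter $t$ let $W(t)$ be the set of elements whose reduced word has last (rightmost) letter $t$. Multiplying $W(s^{-1})$ by $s$ on the right cancels the last letter and gives exactly the elements that do *not* end in $s$: $W(s^{-1})s=\Gamma\setminus W(s)$. Let $\varepsilon_s=\sum_\gamma|p(\gamma s)-p(\gamma)|$. Then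
$$1-p(W(s))=\sum_{\gamma\in W(s^{-1})}p(\gamma s)\le p(W(s^{-1}))+\varepsilon_s.$$
Add this for $s=a$ and $s=b$. The four sets $W(a),W(a^{-1}),W(b),W(b^{-1})$ are disjoint, so $2\le1+\varepsilon_a+\varepsilon_b$, and one of $\varepsilon_a,\varepsilon_b$ is at least $\frac12$. For the second claim apply the first to $\check p(\gamma)=p(\gamma^{-1})$, since $\check p(\gamma s)=p(s^{-1}\gamma^{-1})$. $\square$

So $\mathbb F_2$ is not amenable: a measure $\lambda$ as in the definition for $D=\{a^{-1},b^{-1}\}$ and $\varepsilon=\frac12$ would contradict Lemma 8.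

**Proposition 9.** If $Y\subset X$ is Borel with $\mu(Y)>0$, then $E|Y\not\le_BE_0$. In particular $E\not\le_BE_0$.

*Proof.* Suppose that $\theta_0:Y\to2^{\mathbb N}$ is a Borel reduction of $E|Y$ to $E_0$.

**Step 1: pass to an invariant set.** *Averaging over $\Gamma$ needs a $\Gamma$-invariant domain.* Let $Y'=[Y]_E=\bigcup_\gamma\gamma Y$. Enumerate $\Gamma=\{\gamma_0,\gamma_1,\dots\}$ and for $x\in Y'$ let $\pi(x)=\gamma_ix$ with $i$ least such that $\gamma_ix\in Y$. Then $\pi:Y'\to Y$ is Borel and $\pi(x)Ex$. So $\theta=\theta_0\circ\pi$ is a Borel reduction of $E|Y'$ to $E_0$.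

**Step 2: $E|Y'$ is hyperfinite.** *We pull back the filtration of $E_0$ and cut the fibers of $\theta$ to finite size.* (The general facts, that a CBER reducible to a hyperfinite one is hyperfinite and that hyperfiniteness passes from $E|Y$ to $E|[Y]_E$, are cited from Dougherty–Jackson–Kechris, *The structure of hyperfinite Borel equivalence relations*, Trans. AMS 341 (1994), Prop. 1.3. Here is the case that we need.) A fiber of $\theta$ lies in one $E$-class, so it is countable. By Lusin–Novikov, $\{(t,x):\theta(x)=t\}$ is the union of graphs of Borel functions $g_m:B_m\to Y'$, $m\in\omega$. Let $Y_m=\{x\in Y':\theta(x)\in B_m,\ g_m(\theta(x))=x\}$. The $Y_m$ are Borel and cover $Y'$, and $\theta$ is injective on each $Y_m$, since there $x$ is recovered from $\theta(x)$. Let $xF_ny$ mean: $x=y$, or both $x,y\in Y_0\cup\dots\cup Y_n$ and $\theta(x)(i)=\theta(y)(i)$ for all $i\ge n$. These are Borel equivalence relations, increasing in $n$, with classes of at most $(n+1)2^n$ elements. Their union is $E|Y'$: if $F_n$ relates $x$ and $y$, then $\theta(x)E_0\theta(y)$, so $xEy$; if $xEy$, then $\theta(x)E_0\theta(y)$,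 and both conditions hold for large $n$.

**Step 3: average.** *Hyperfiniteness yields almost invariant measures on $\Gamma$.* Let $\mu'=\mu|Y'/\mu(Y')$, a $\Gamma$-invariant probability measure, and
$$p_n(\gamma)=\int\frac{1[\gamma x\,F_n\,x]}{|[x]_{F_n}|}\,d\mu'(x).$$
Since the action is free, $\gamma\mapsto\gamma x$ is a bijection from $\Gamma$ onto $[x]_E\supset[x]_{F_n}$. So for each $x$ exactly $|[x]_{F_n}|$ elements $\gamma$ satisfy $\gamma x\,F_n\,x$, and $\sum_\gamma p_n(\gamma)=1$. Fix $g\in\Gamma$ and substitute $y=gx$:
$$p_n(\gamma g)=\int\frac{1[\gamma y\,F_n\,g^{-1}y]}{|[g^{-1}y]_{F_n}|}\,d\mu'(y).$$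
When $y\,F_n\,g^{-1}y$, the integrand equals that of $p_n(\gamma)$ at $y$, because the two classes coincide. At any other $y$, each of the two integrands sums to $1$ over $\gamma$, so the differences sum to at most $2$. Hence
$$\sum_\gamma|p_n(\gamma g)-p_n(\gamma)|\le2\,\mu'\{y:(y,g^{-1}y)\notin F_n\}\longrightarrow0,$$
since $y\,E\,g^{-1}y$ for every $y$ and the $F_n$ increase to $E|Y'$. For $g=a$ and $g=b$ and large $n$ both sums are below $\frac12$, contrary to Lemma 8. For the last claim take $Y=X$. $\square$

## $\ell^1$ is not reducible to a countable relation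

**Proposition 10.** $\ell^1\not\le_BF$ for every CBER $F$.

Since $E$ is a CBER, this gives $\ell^1\not\le_BE$, so $E\not\sim_B\ell^1$. Together with Propositions 7 and 9 it completes the proof of Theorem 1.

*Proof.* Suppose $g:\mathbb R^\omega\to Y$ is a Borel reduction of $\ell^1$ to a CBER $F$. Let $B$ be the Banach space $\ell^1$ and $B_\varepsilon$ its open $\varepsilon$-ball about $0$. Write $\forall^*$ for "for comeagerly many". The plan: a countable-valued function on a ball of $B$ is constant on large pieces; we spread this local constancy until $g$ is constant on a set too large for one $\ell^1$-class. Let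
$$P_\varepsilon=\{x\in\mathbb R^\omega:\ \forall^*h\in B_\varepsilon\ \ g(x+h)=g(x)\},\qquad P=\bigcup_{n\ge1}P_{1/n}.$$
The map $(x,h)\mapsto x+h$ from $\mathbb R^\omega\times B$ to $\mathbb R^\omega$ is continuous, so these sets are Borel.

**Step 1: for each $x$, $\{h\in B:x+h\in P\}$ is comeager.** *This is where countability of $F$ enters.* The map $h\mapsto g(x+h)$ on $B$ takes values in the countable class $[g(x)]_F$. Let $V\subset B$ be nonempty and open. By the Baire category theorem one of the countably many Borel fibers is nonmeager in $V$, hence comeager in some nonempty open $W\subset V$. Let $h\in W$ be in that fiber. Choose $n$ with $h+B_{1/n}\subset W$. For comeagerly many $u\in B_{1/n}$ the point $h+u$ is in the same fiber, that is, $g(x+h+u)=g(x+h)$. So $x+h\in P_{1/n}\subset P$. Thus the Borel set $\{h:x+h\in P\}$ is comeager in $W$. If its complement were nonmeager, it would be comeager in some open $V$, which this excludes. So the set is comeager.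

**Step 2: $P$ is comeager in $\mathbb R^\omega$.** *We exchange quantifiers.* By Step 1 and Kuratowski–Ulam, some $h$ satisfies $x+h\in P$ for comeagerly many $x\in\mathbb R^\omega$. Translation by $h$ is a homeomorphism, so $P$ is comeager. Hence some $P_\varepsilon$, $\varepsilon=1/n'$, is nonmeager, and it is comeager in a nonempty basic open set $O=U\times\mathbb R^{[n,\infty)}$ with $U\subset\mathbb R^n$ open.

**Step 3: $g$ is generically invariant under a countable group.** *We want one comeager set on which finitely many coordinates can be changed freely.* Let $H$ be the countable group of finitely supported rational sequences supported on $[n,\infty)$; then $O+u=O$ for $u\in H$. Take $u\in H$ with $\|u\|_1<\varepsilon/2$. For comeagerly many $x\in O$ both $x$ and $x+u$ are in $P_\varepsilon$. For such $x$, comeagerly many $h\in B_{\varepsilon/2}$ satisfy $g(x+u+h)=g(x+u)$, because $x+u\in P_\varepsilon$. Comeagerly many of them also satisfy $g(x+u+h)=g(x)$, because $x\in P_\varepsilon$ and $u+B_{\varepsilon/2}$ is an open subset of $B_\varepsilon$. Some $h$ does both, so $g(x+u)=g(x)$. A general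 $u\in H$ is $j u'$ with $u'\in H$, $\|u'\|_1<\varepsilon/2$. For comeagerly many $x\in O$ the equality for $u'$ holds at all of $x,x+u',\dots,x+(j-1)u'$, so $g(x+u)=g(x)$. As $H$ is countable,
$$\forall^*x\in O\ \ \forall u\in H\quad g(x+u)=g(x).$$

**Step 4: $g$ is constant on a comeager set of a slice.** *We apply a topological 0–1 law.* By Kuratowski–Ulam fix $s\in U$ such that the Borel set
$$T_0=\{t\in\mathbb R^{[n,\infty)}:\forall u\in H\ \ g(s,t+u)=g(s,t)\}$$
is comeager. It is $H$-invariant, and for each Borel $D\subset Y$ so is $A_D=\{t\in T_0:g(s,t)\in D\}$. An $H$-invariant Borel set $A$ is meager or comeager: otherwise $A$ is comeager in some nonempty open $V$ and its complement in some nonempty open $V'$; as $H$ is dense in $\mathbb R^{[n,\infty)}$, some $u\in H$ has $(V+u)\cap V'\ne\emptyset$; and $A=A+u$ is comeager in $V+u$, which is impossible. Let $(D_i)$ be a countable family of Borel sets separating the points of $Y$. For each $i$, one of $A_{D_i}$, $A_{Y\setminus D_i}$ is comeager, since their union is $T_0$. Let $T$ be the intersection of these comeager sets, one for each $i$. Then $t\mapsto g(s,t)$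 is constant on the comeager set $T$.

**Step 5: contradiction.** *One $\ell^1$-class is too small.* Fix $t_0\in T$. For $t\in T$ we have $g(s,t)=g(s,t_0)$, so $(s,t)\,\ell^1\,(s,t_0)$. Hence
$$T\subset\bigcup_{M\in\mathbb N}\Bigl\{t:\sum_i|t_i-t_{0,i}|\le M\Bigr\}.$$
Each of these sets is closed, being the intersection of the closed conditions on finite partial sums. It has empty interior, since a basic open set leaves all but finitely many coordinates free. So $T$ is meager, contradicting the Baire category theorem in $\mathbb R^{[n,\infty)}$. $\square$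

## Translation by $\ell^1$ on an $F_\sigma$ set

The relation $E$ can be thickened to an orbit relation of the group $\ell^1$ itself.

*Proof of Corollary 4.* Let $X,E,f$ be as in Proposition 7 and $Z=f(X)+\ell^1\subset\mathbb R^\omega$, an $\ell^1$-invariant set.

*$Z$ is $F_\sigma$.* We have $Z=\bigcup_{M\in\mathbb N}\{z:\exists x\in X\ \|z-f(x)\|_1\le M\}$. The set $\{(z,x):\|z-f(x)\|_1\le M\}$ is closed in $\mathbb R^\omega\times X$, since $f$ is continuous and bounds on finite partial sums are closed conditions. Its projection along the compact space $X$ is closed.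

*Essentially countable.* The Borel set $\{(z,x)\in Z\times X:\|z-f(x)\|_1<\infty\}$ has nonempty $z$-sections. Each section is exactly one $E$-class: if $x$ is in it, then $x'$ is in it iff $f(x)\,\ell^1\,f(x')$ iff $xEx'$. So the sections are countable, and Lusin–Novikov gives a Borel map $z\mapsto x(z)$ with $z-f(x(z))\in\ell^1$. Then
$$z-z'\in\ell^1\iff f(x(z))-f(x(z'))\in\ell^1\iff x(z)\,E\,x(z'),$$
and the orbit relation on $Z$ is $\le_BE$.

*Not below $E_0$.* The map $f:X\to Z$ reduces $E$ to the orbit relation on $Z$. If the latter were $\le_BE_0$, then $E\le_BE_0$, against Theorem 1. $\square$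

## Orbit relations of amenable groups reduce to $\ell^1$

For an amenable group, almost invariant measures allow us to average local information about the orbit, so that the average hardly depends on the base point. The local information has to be rich enough to recover the orbit. For this we use colorings that separate nearby points of an orbit.

**Lemma 11.** Let a countable group act in a Borel way on a standard Borel space $X$ and let $T$ be a finite symmetric set of group elements. There is a Borel $c:X\to\{0,\dots,|T|\}$ with $c(x)\ne c(gx)$ whenever $g\in T$ and $gx\ne x$.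

(The source of this fact is Kechris–Solecki–Todorcevic, *Borel chromatic numbers*, Adv. Math. 141 (1999), Prop. 4.6. Here is a direct proof.)

*Proof.* Call $y=gx\ne x$ with $g\in T$ a neighbor of $x$; this relation is symmetric. Let $b:X\to2^\omega$ be a Borel injection. Let $n(x)$ be the least $n$ with $b(x)|n\ne b(y)|n$ for every one of the finitely many neighbors $y$ of $x$, and put $e(x)=b(x)|n(x)$. If neighbors $x,y$ had $e(x)=e(y)$, then $n(x)=n(y)=n$ and $b(x)|n=b(y)|n$, contrary to the choice of $n(x)$. So neighbors have different values of $e$, which ranges in the countable set $2^{<\omega}=\{\tau_0,\tau_1,\dots\}$. Let $X_i=e^{-1}(\tau_i)$ and define $c$ on $X_0,X_1,\dots$ in turn: for $x\in X_i$ let $c(x)$ be the least number in $\{0,\dots,|T|\}$ not of the form $c(y)$ for a neighbor $y\in X_0\cup\dots\cup X_{i-1}$. There are at most $|T|$ neighbors, so $c(x)$ exists, and $c$ is Borel. Neighbors lie in different $X_i$, so the later of the two avoided the value of the earlier. $\square$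

*Proof of Theorem 2.* Let $\Gamma$ be countable and amenable, acting in a Borel way on $X$.

**Step 1: choices.** *We fix averaging measures and matching colorings.* Let $b:X\to2^\omega$ be a Borel injection and $\Gamma=\bigcup_kD_k$ with $D_k$ finite and increasing. By amenability choose finitely supported probability measures $\lambda_k$ with
$$\sum_\gamma|\lambda_k(\gamma)-\lambda_k(\gamma g^{-1})|<2^{-k}\qquad(g\in D_k).$$
Choose finite sets $S_k\supset\mathrm{supp}\,\lambda_k$ with $1\in S_k\subset S_{k+1}$, and put $T_k=S_k^{-1}S_k$. Then $1\in T_k=T_k^{-1}\subset T_{k+1}$, and $T_kT_k$ is finite and symmetric. Lemma 11 gives a Borel $c_k:X\to\{0,\dots,m_k\}$ with $c_k(x)\ne c_k(gx)$ whenever $g\in T_kT_k$ and $gx\ne x$.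

**Step 2: the map.** *We average the local picture around $\gamma x$.* Let
$$H_k(z)=\bigl(c_k(wz),\ c_{k+1}(wz),\ b(wz)|k\bigr)_{w\in S_k^{-1}}\in M_k,\qquad F_k(x)=\sum_\gamma\lambda_k(\gamma)\,\delta_{H_k(\gamma x)}\in\mathbb R^{M_k},$$
where $M_k$ is the finite set of possible values, and let $F=(F_k)_k:X\to\prod_k\mathbb R^{M_k}\cong\mathbb R^\omega$. This is a Borel map.

**Step 3: $F$ is a homomorphism.** *Here amenability is used.* For $g\in\Gamma$, re-indexing gives $F_k(gx)=\sum_\gamma\lambda_k(\gamma)\delta_{H_k(\gamma gx)}=\sum_\gamma\lambda_k(\gamma g^{-1})\delta_{H_k(\gamma x)}$. So $\|F_k(gx)-F_k(x)\|_1\le\sum_\gamma|\lambda_k(\gamma g^{-1})-\lambda_k(\gamma)|<2^{-k}$ as soon as $g\in D_k$, hence for all large $k$. The other terms are at most $2$. So $F(gx)\,\ell^1\,F(x)$.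

**Step 4: $F$ separates orbits.** *Here the colorings are used.* Suppose $F(x)\,\ell^1\,F(y)$. There is $K$ with $\|F_k(x)-F_k(y)\|_1<2$ for $k\ge K$. Two probability vectors with disjoint supports are at distance $2$, so there are $\gamma,\gamma'\in\mathrm{supp}\,\lambda_k\subset S_k$ with $H_k(\gamma x)=H_k(\gamma'y)$. Put $g_k=\gamma'^{-1}\gamma\in T_k$. The coordinate $w=\gamma'^{-1}\in S_k^{-1}$ of this equation says
$$c_k(g_kx)=c_k(y),\qquad c_{k+1}(g_kx)=c_{k+1}(y),\qquad b(g_kx)|k=b(y)|k.$$
The second equation at level $k$ and the first at level $k+1$ give $c_{k+1}(g_kx)=c_{k+1}(y)=c_{k+1}(g_{k+1}x)$. But $g_{k+1}x=(g_{k+1}g_k^{-1})\,g_kx$ with $g_{k+1}g_k^{-1}\in T_{k+1}T_k\subset T_{k+1}T_{k+1}$. If these two points were different, $c_{k+1}$ would separate them. So $g_{k+1}x=g_kx$. Hence $g_kx=z$ is constant for $k\ge K$, and $b(z)|k=b(y)|k$ for all $k\ge K$. So $b(z)=b(y)$, and $y=z\in\Gamma x$. $\square$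

## Strongly ergodic actions have no nontrivial homomorphism to $\ell^1$

Theorem 3 gives a limit in the other direction. The idea is to turn a map $f$ into $\mathbb R^\omega$ into random subsets of $Z$: points at small $\ell^1$-distance are rarely separated, and points at infinite distance are separated with probability close to $\frac12$. If $f$ respects the action and takes values in many classes, tails of $f$ give almost invariant sets that are not trivial.

*Proof of Theorem 3.* Write $\Gamma=\{\gamma_i:i\ge1\}$, with repetitions allowed. Let
$$D_{m,M}(x,y)=\sum_{n=m}^M|f_n(x)-f_n(y)|,\qquad D_m=\lim_{M\to\infty}D_{m,M}\in[0,\infty].$$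
Then $f(x)\,\ell^1\,f(y)$ iff $D_0(x,y)<\infty$, and $D_m=\infty$ iff $D_0=\infty$.

**Step 1: random signs on the line.** *We need a random function that separates $t,t'$ with probability about $|t-t'|$.* For each $n$ take $U_n$ uniform in $[0,1)$ and fair random signs $\epsilon_{n,j}$ ($j\in\mathbb Z$), all independent, and put $\xi_n(t)=\epsilon_{n,\lfloor t+U_n\rfloor}$. The numbers $\lfloor t+U_n\rfloor$ and $\lfloor t'+U_n\rfloor$ are equal with probability $\max(0,1-|t-t'|)$. Given that they are different, the two signs are independent with mean $0$. So $\mathbb E\,\xi_n(t)\xi_n(t')=\max(0,1-|t-t'|)$. For $m\le M$ let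
$$s(z)=\prod_{n=m}^M\xi_n(f_n(z)),\qquad\kappa_{m,M}(x,y)=\prod_{n=m}^M\max\bigl(0,\,1-|f_n(x)-f_n(y)|\bigr).$$
By independence over $n$, $\mathbb E\,s(x)s(y)=\kappa_{m,M}(x,y)$. As $s(x)s(y)=\pm1$,
$$\mathbb P(s(x)\ne s(y))=\tfrac12\bigl(1-\kappa_{m,M}(x,y)\bigr).\tag{5}$$
From $\max(0,1-t)\le e^{-t}$ for $t\ge0$, and $\prod(1-t_n)\ge1-\sum t_n$ for $t_n=\min(1,|f_n(x)-f_n(y)|)\in[0,1]$, together with $\kappa_{m,M}\ge0$, we get
$$1-\kappa_{m,M}\le\min(1,D_m),\qquad\kappa_{m,M}\le e^{-D_{m,M}}.\tag{6}$$

**Step 2: random sets.** *We compute how invariant and how nontrivial $A=\{z:s(z)=1\}$ is on average.* The sign $s(z)$ is jointly measurable in $z$ and the random data, since $\lfloor f_n(z)+U_n\rfloor$ is. We have $\mu(A\triangle\gamma_i^{-1}A)=\mu\{z:s(z)\ne s(\gamma_iz)\}$ and $2\mu(A)(1-\mu(A))=(\mu\times\mu)\{s(x)\ne s(y)\}$. By Fubini, (5) and (6),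
$$\mathbb E\sum_i2^{-i}\mu(A\triangle\gamma_i^{-1}A)\le\eta_m:=\tfrac12\sum_i2^{-i}\int\min\bigl(1,D_m(z,\gamma_iz)\bigr)\,d\mu(z),\tag{7}$$
$$\mathbb E\,2\mu(A)(1-\mu(A))=\tfrac12\iint(1-\kappa_{m,M})\,d\mu\,d\mu.\tag{8}$$
Since $f(\gamma_iz)\,\ell^1\,f(z)$, the tails $D_m(z,\gamma_iz)$ tend to $0$ as $m\to\infty$ for every $z$ and $i$. By dominated convergence $\eta_m\to0$. The bound (7) does not depend on $M$.

**Step 3: if $f$ hits many classes, choose $A_m$.** *We make both quantities good at once.* Suppose $\eta:=(\mu\times\mu)\{D_0=\infty\}>0$. Fix $m$. On $\{D_0=\infty\}=\{D_m=\infty\}$ we have $\kappa_{m,M}\le e^{-D_{m,M}}\to0$ as $M\to\infty$. So we may choose $M$ with $\iint(1-\kappa_{m,M})\ge\eta/2$. By (8) the random variable $V=2\mu(A)(1-\mu(A))$ has $\mathbb E V\ge\eta/4$. As $V\le\frac12$, we have $\eta/4\le\mathbb EV\le\frac12\mathbb P(V\ge\eta/8)+\eta/8$, so $\mathbb P(V\ge\eta/8)\ge\eta/4$. By (7) and Markov's inequality, $\sum_i2^{-i}\mu(A\triangle\gamma_i^{-1}A)>\sqrt{\eta_m}$ has probability at most $\sqrt{\eta_m}$ (and probability $0$ if $\eta_m=0$). For large $m$ this is less than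 $\eta/4$. So for all large $m$ there is a set $A_m$ with
$$\sum_i2^{-i}\mu(A_m\triangle\gamma_i^{-1}A_m)\le\sqrt{\eta_m},\qquad2\mu(A_m)(1-\mu(A_m))\ge\eta/8.$$
For each $i$, $\mu(A_m\triangle\gamma_i^{-1}A_m)\le2^i\sqrt{\eta_m}\to0$, and the $\gamma_i^{-1}$ exhaust $\Gamma$. This contradicts strong ergodicity.

**Step 4: conclusion.** *We read off the statement.* So $\eta=0$. By Fubini there is $x$ with $D_0(x,y)<\infty$ for $\mu$-a.e. $y$: a.e. point is mapped into the $\ell^1$-class of $f(x)$. Now let $\mu$ be nonatomic and let $E\supset E_\Gamma^Z$ have countable classes. If a Borel $f$ reduced $E$ to $\ell^1$, then $f(\gamma z)\,\ell^1\,f(z)$ for all $\gamma,z$. So for some $x$ the countable set $[x]_E=\{y:f(y)\,\ell^1\,f(x)\}$ would have full measure, contradicting nonatomicity. $\square$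

**Proposition 12.** Let $\Gamma=\mathbb F_2$ act on $2^\Gamma$ by $(\gamma x)(\delta)=x(\gamma^{-1}\delta)$, with the uniform product measure $\mu$. The free part $\{x:\gamma x\ne x\text{ for all }\gamma\ne1\}$ is conull, the action is strongly ergodic, and the orbit relation on the free part is $\not\le_B\ell^1$.

*Proof.* If $\gamma\ne1$ and $\gamma x=x$, then $x$ is constant on the infinite set $\{\gamma^j:j\in\mathbb Z\}$, which happens with probability $0$. So the free part is conull; it is Borel and invariant.

*Strong ergodicity.* For finite $S\subset\Gamma$ let $w_S(x)=\prod_{\delta\in S}(1-2x(\delta))$. These functions form an orthonormal basis of $L^2(\mu)$, and those with $S\ne\emptyset$ form a basis of the space $L^2_0$ of functions with integral $0$. With $(\gamma\xi)(x)=\xi(\gamma^{-1}x)$ we have $\gamma w_S=w_{\gamma S}$. If $\gamma\neq 1$, $S$ is nonempty and finite, and $\gamma S=S$, then $S$ would contain the infinite set $\{\gamma^j\delta\}$ for $\delta\in S$, which is impossible. So $\Gamma$ acts freely on nonempty finite sets. Choose representatives $S_j$ ($j\in J$) of the orbits and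 write $\xi\in L^2_0$ as $\sum_{j,\gamma}\xi_j(\gamma)w_{\gamma S_j}$; then $(s\xi)_j(\gamma)=\xi_j(s^{-1}\gamma)$. Let $\|\xi\|_2=1$ and $p(\gamma)=\sum_j|\xi_j(\gamma)|^2$, so $\sum_\gamma p(\gamma)=1$. From $\bigl||u|^2-|v|^2\bigr|\le|u-v|(|u|+|v|)$ and the Cauchy–Schwarz inequality,
$$\sum_\gamma|p(s^{-1}\gamma)-p(\gamma)|\le\|s\xi-\xi\|_2\,(\|s\xi\|_2+\|\xi\|_2)=2\|s\xi-\xi\|_2.$$
By Lemma 8, $\|s\xi-\xi\|_2\ge\frac14$ for $s=a$ or $s=b$. By scaling, $\max_{s\in\{a,b\}}\|s\xi-\xi\|_2\ge\frac14\|\xi\|_2$ for all $\xi\in L^2_0$. Apply this to $\xi=1_A-\mu(A)$, for which $\|\xi\|_2^2=\mu(A)(1-\mu(A))$ and $\|s\xi-\xi\|_2^2=\mu(A\triangle sA)$: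
$$\max_{s\in\{a,b\}}\mu(A\triangle sA)\ge\tfrac1{16}\,\mu(A)(1-\mu(A)).$$
So $\mu(A_j\triangle\gamma A_j)\to0$ for $\gamma=a,b$ forces $\mu(A_j)(1-\mu(A_j))\to0$.

Strong ergodicity is not affected by restricting to the conull free part, and $\mu$ is nonatomic. Theorem 3 gives the last claim. $\square$

Compare this with Theorem 1. Both orbit relations come from free p.m.p. actions of $\mathbb F_2$; the one from the tower of parity covers is $\le_B\ell^1$, the one from the shift is not. The Haar measure on $X$ is nonatomic, since a point has measure at most $1/|Q_k|\le2^{-k}$ for every $k$. So Theorem 3 also shows that the action of $\mathbb F_2$ on $X$ is not strongly ergodic.
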